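\title{A Banach space with a separating quartic polynomial and no four times differentiable norm}

\begin{abstract}
Does a separable Banach space that admits a separating polynomial admit an equivalent $C^\infty$ norm? We show that the answer is no. We construct an $\ell_4$-sum $X$ of finite-dimensional spaces and a $4$-homogeneous polynomial $P$ on $X$ with $\frac1{19}\|x\|^4\le P(x)\le\|x\|^4$ such that no equivalent norm on $X$ is four times Fr\'echet differentiable away from the origin. The proof has two parts. For even $m$, an $m$ times differentiable norm on an $\ell_m$-sum in which every summand is repeated infinitely often forces the $m$-th powers of the norms of the summands to be uniformly equivalent to convex polynomials. And there are finite-dimensional norms whose fourth powers are uniformly equivalent to quartic polynomials, but not to convex ones.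
\end{abstract}

\section{Separating polynomials and smooth norms}\label{sec:question}

Let $X$ be a real Banach space with unit sphere $S_X$ and closed unit ball $B_X$. A continuous \emph{$k$-homogeneous polynomial} on $X$ is a function $P(x)=A(x,\dots,x)$, where $A$ is a bounded $k$-linear form, and a \emph{polynomial} is a finite sum of such functions. Polynomials are $C^\infty$. A polynomial $P$ with $P(0)=0$ is \emph{separating} if $\inf_{S_X}P>0$. A \emph{$C^\infty$ norm} on $X$ is an equivalent norm that is $C^\infty$-smooth, in the Fr\'echet sense, on $X\setminus\{0\}$. This paper answers the following question.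

\begin{quote}
\emph{If a separable Banach space admits a separating polynomial, does it admit a $C^\infty$ norm?}
\end{quote}

In the basic examples the two objects come together. If $N$ is an equivalent norm and $N^m$ is a polynomial, then $N^m$ is separating and $N=(N^m)^{1/m}$ is $C^\infty$ off $0$. This covers Hilbert spaces, with $m=2$, and $\ell_m$ for even $m$, where $\|x\|^m=\sum_ix_i^m$.

In general a separating polynomial gives all properties of a $C^\infty$ norm but one. Let $P=P_1+\dots+P_n$ with $P_k$ $k$-homogeneous and $P\ge c>0$ on $S_X$. At each point of $S_X$ some $|P_k|$ is at least $c/n$, so $H=\sum_kP_k^{\,2\,n!/k}$ is a $2\,n!$-homogeneous polynomial that is bounded below on $S_X$ by a positive constant. Its root $H^{1/(2\,n!)}$ is even, positively homogeneous, bounded above and below by multiples of $\|\cdot\|$, and $C^\infty$ off $0$. Only the triangle inequality is missing: the bounded star-shaped body $\{H\le1\}$ need not be convex. The question asks whether convexity can always be restored without losing smoothness. In finite dimensions a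 Euclidean norm does this, and in low degree convexity is automatic.

\begin{proposition}\label{prop:low}
If $X$ has a separating polynomial of degree at most $3$, then $X$ has an equivalent Hilbertian norm, which is a $C^\infty$ norm.
\end{proposition}

\begin{proof}
Write $P=P_1+P_2+P_3$. On $S_X$ we have $P_2(x)=\frac12\big(P(x)+P(-x)\big)\ge\inf_{S_X}P>0$. So the continuous quadratic form $P_2$ is bounded above and below by positive multiples of $\|\cdot\|^2$, and $\sqrt{P_2}$ is the required norm.
\end{proof}

All this suggests a positive answer. The answer is negative, already in degree $4$ and for homogeneous polynomials.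

\section{The counterexample and its two ingredients}\label{sec:results}

A function $f$ is \emph{$m$ times Fr\'echet differentiable at $x$} if $D^{m-1}f$ exists near $x$ and is Fr\'echet differentiable at $x$; continuity of $D^mf$ is not required. On an open set this property is preserved by sums, products and composition with $C^\infty$ functions of a real variable. We use it through Taylor's formula with Peano remainder:
\begin{equation}\label{eq:taylor}
f(x+h)=f(x)+\sum_{k=1}^m\frac1{k!}D^kf(x)[h,\dots,h]+o(\|h\|^m)\qquad(h\to0).
\end{equation}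
For finite-dimensional normed spaces $Z_1,Z_2,\dots$, the $\ell_m$-sum $(\bigoplus_iZ_i)_m$ is the space of sequences $x=(x_i)$ with $x_i\in Z_i$ and $\|x\|=(\sum_i\|x_i\|^m)^{1/m}<\infty$. It is separable, and reflexive for $1<m<\infty$. We regard $Z_i$ as a subspace of the sum and call it the $i$-th \emph{block}.

\begin{theorem}\label{thm:main}
There are finite-dimensional normed spaces $Z_i$ such that the separable reflexive space $X=(\bigoplus_iZ_i)_4$ has a continuous $4$-homogeneous polynomial $P$ with
\[
\tfrac1{19}\|x\|^4\le P(x)\le\|x\|^4\qquad(x\in X),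
\]
but no equivalent norm on $X$ is four times Fr\'echet differentiable on $X\setminus\{0\}$. In particular, $X$ has a separating polynomial and no $C^\infty$ norm, not even a $C^4$ norm.
\end{theorem}

A statement about all smooth norms on an infinite-dimensional space is hard to test directly. The first ingredient replaces it by a statement about polynomials on the blocks.

\begin{theorem}\label{thm:dichotomy}
Let $m\ge2$ be even, and let $Z_i$ be finite-dimensional normed spaces, each occurring, up to isometry, infinitely often in the sequence. For $X=(\bigoplus_iZ_i)_m$ the following are equivalent.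
\begin{itemize}
\item[(a)] $X$ has an equivalent norm that is $m$ times Fr\'echet differentiable on $X\setminus\{0\}$.
\item[(b)] There are $K<\infty$ and convex $m$-homogeneous polynomials $R_i$ on $Z_i$ with $\|z\|^m\le R_i(z)\le K\|z\|^m$ for all $i$ and all $z\in Z_i$.
\item[(c)] $X$ has an equivalent norm $N$ such that $N^m$ is a polynomial (so $N$ is $C^\infty$, even analytic, off $0$).
\end{itemize}
\end{theorem}

Thus in this class of spaces there is a dichotomy: either no norm is $m$ times differentiable, or there is a $C^\infty$ norm, and even one whose $m$-th power is a polynomial. Each single block has a convex polynomial as in (b), namely a multiple of the $m$-th power of a Euclidean norm; the content of (b) is that $K$ is the same for all blocks. The second ingredient supplies blocks for which uniformity holds for quartics and fails for convex quartics. Here $\log$ is the natural logarithm.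

\begin{proposition}\label{prop:finite}
For every integer $r\ge4$ there are a finite-dimensional normed space $X_r$ and a $4$-homogeneous polynomial $q_r$ on $X_r$ with $q_r\le\|\cdot\|^4\le19\,q_r$, such that every convex $4$-homogeneous polynomial $R$ with $\|\cdot\|^4\le R\le K\|\cdot\|^4$ on $X_r$ has
\[
K\ge\frac{r}{21\,(3+2\log r)} .
\]
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $(Z_i)$ list every $X_r$, $r\ge4$, infinitely often, and let $q_{(i)}=q_r$ when $Z_i=X_r$. Then $\frac1{19}\|z\|^4\le q_{(i)}(z)\le\|z\|^4$ on $Z_i$. By Lemma~\ref{lem:sum} below, $P(x)=\sum_iq_{(i)}(x_i)$ is a continuous $4$-homogeneous polynomial on $X$, and summing the inequalities over $i$ gives the bounds on $P$. If $X$ had a four times differentiable norm, Theorem~\ref{thm:dichotomy} with $m=4$ would give one finite $K$ with $K\ge r/(21(3+2\log r))$ for all $r\ge4$. The right side is unbounded in $r$.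
\end{proof}

A \emph{bump} is a real function with bounded nonempty support. The Minkowski functional of a convex set $C$ with $0$ in its interior is $p(x)=\inf\{t>0:x\in tC\}$.

\begin{corollary}\label{cor:bump}
The space $X$ of Theorem~\ref{thm:main} has a $C^\infty$ bump. It has no bounded closed convex set with $0$ in its interior whose Minkowski functional is four times Fr\'echet differentiable on $X\setminus\{0\}$.
\end{corollary}

\begin{proof}
Let $\chi\in C^\infty(\mathbb R)$ have compact support and $\chi(0)=1$. Then $\chi\circ P$ is $C^\infty$, equals $1$ at $0$, and has bounded support since $P\ge\frac1{19}\|\cdot\|^4$. Suppose $p$ is a Minkowski functional as in the second claim. It is subadditive, positively homogeneous and bounded above and below by positive multiples of $\|\cdot\|$. The Euclidean norm of $\mathbb R^2$ is monotone on the positive quadrant, so $(p(x)^2+p(-x)^2)^{1/2}$ has the same properties; it is also even. It is therefore an equivalent norm, four times differentiable off $0$, which contradicts Theorem~\ref{thm:main}.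
\end{proof}

Sections~\ref{sec:poly} and~\ref{sec:dichotomy} prove Theorem~\ref{thm:dichotomy}. Sections~\ref{sec:quartic} and~\ref{sec:grid} prove Proposition~\ref{prop:finite} and do not depend on them.

\section{Polynomials on $\ell_m$-sums}\label{sec:poly}

For a $k$-homogeneous polynomial $P$ put $\|P\|=\sup_{B_X}|P|$, so that $|P(x)|\le\|P\|\,\|x\|^k$. The symmetric $k$-linear form $\check P$ with $P(x)=\check P(x,\dots,x)$ is given by the polarization formula
\[
\check P(y_1,\dots,y_k)=\frac1{2^kk!}\sum_{\sigma\in\{\pm1\}^k}\sigma_1\cdots\sigma_k\,P\Big(\sum_j\sigma_jy_j\Big).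
\]
For unit vectors $y_j$ each of the $2^k$ terms is at most $\|P\|k^k$ in absolute value, so $|\check P(y_1,\dots,y_k)|\le\frac{k^k}{k!}\|P\|\prod_j\|y_j\|$ in general.

Let $m\ge2$ be an integer and $X=(\bigoplus_iZ_i)_m$. The degree $m$ is critical for $X$: polynomials of degree $m$ on the blocks can be added up, and polynomials of lower degree on $X$ fade out on far blocks.

\begin{lemma}\label{lem:sum}
Let $R_i$ be $m$-homogeneous polynomials on $Z_i$ with $\|R_i\|\le K$ for all $i$. Then $R(x)=\sum_iR_i(x_i)$ is a continuous $m$-homogeneous polynomial on $X$.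
\end{lemma}

\begin{proof}
For $y_1,\dots,y_m\in X$, polarization and H\"older's inequality with $m$ factors give
\[
\sum_i\big|\check R_i\big((y_1)_i,\dots,(y_m)_i\big)\big|\le\frac{m^m}{m!}K\sum_i\prod_{j=1}^m\|(y_j)_i\|\le\frac{m^m}{m!}K\prod_{j=1}^m\|y_j\| .
\]
So $\sum_i\check R_i$ is a bounded $m$-linear form on $X$, and $R$ is its restriction to the diagonal.
\end{proof}

\begin{lemma}\label{lem:fade}
Let $P$ be a continuous $k$-homogeneous polynomial on $X$ with $1\le k<m$. Then $\sup_{B_{Z_i}}|P|\to0$ as $i\to\infty$.
\end{lemma}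

For $k=1$ the reason is visible at once: if $P(z_j)\ge\delta$ for vectors $z_1,\dots,z_L$ of norm at most $1$ in distinct blocks, then $L\delta\le P(\sum_jz_j)\le\|P\|L^{1/m}$, which bounds $L$. For $k\ge2$ the value $P(\sum_jz_j)$ also contains mixed terms, which may cancel the diagonal sum $\sum_jP(z_j)$. We isolate the diagonal by keeping each $z_j$ with probability $s$: a term that involves $p$ different vectors survives with probability $s^p$, so the diagonal is the coefficient of $s$.

\begin{proof}
Suppose the claim fails. Replacing $P$ by $-P$ if necessary, there is $\delta>0$ such that infinitely many blocks contain a vector $z$ with $\|z\|\le1$ and $P(z)\ge\delta$. Fix $L$ and take such vectors $z_1,\dots,z_L$ in distinct blocks. Expand $P(\sum_jt_jz_j)=\sum_{|\alpha|=k}c_\alpha t^\alpha$; the coefficient of $t_j^k$ is $P(z_j)$. Let $s\in[0,1]$, and let $\eta_1,\dots,\eta_L$ be independent with $\Pr(\eta_j=1)=s$ and $\Pr(\eta_j=0)=1-s$. Positive powers of $\eta_j$ equal $\eta_j$, so $\mathbb E\,\eta^\alpha=s^{|\operatorname{supp}\alpha|}$ and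
\[
\pi(s)=\mathbb E\,P\Big(\sum_j\eta_jz_j\Big)=\sum_{|\alpha|=k}c_\alpha s^{|\operatorname{supp}\alpha|}
\]
is a polynomial of degree at most $k$ with $\pi'(0)=\sum_jP(z_j)\ge L\delta$. Since $\|\sum_j\eta_jz_j\|\le L^{1/m}$, we have $|\pi|\le\|P\|L^{k/m}$ on $[0,1]$. The functional $\pi\mapsto\pi'(0)$ is linear on the finite-dimensional space of polynomials of degree at most $k$, so $|\pi'(0)|\le c_k\sup_{[0,1]}|\pi|$ with $c_k$ depending only on $k$. Hence $L\delta\le c_k\|P\|L^{k/m}$ for all $L$, which is false because $k<m$.
\end{proof}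

The lemma fails for $k=m$: on $\ell_m$ the polynomial $\sum_ix_i^m$ equals $1$ at every basis vector.

\section{From a smooth norm to convex polynomials on the blocks}\label{sec:dichotomy}

We prove Theorem~\ref{thm:dichotomy}, and may assume $X\ne\{0\}$.

\subsection*{The implications (b)$\Rightarrow$(c)$\Rightarrow$(a)}
Assume (b). By Lemma~\ref{lem:sum}, $R(x)=\sum_iR_i(x_i)$ is a continuous $m$-homogeneous polynomial. It is convex, it is even because $m$ is even, and $\|x\|^m\le R(x)\le K\|x\|^m$. So $\{R\le1\}$ is convex, symmetric and bounded with $0$ in its interior, and its Minkowski functional is an equivalent norm $N$. Since $x\in t\{R\le1\}$ means $R(x)\le t^m$, we have $N=R^{1/m}$, which is (c). If (c) holds, then $N$ is the composition of the polynomial $N^m$, positive off $0$, with the analytic function $t\mapsto t^{1/m}$ on $(0,\infty)$; this gives (a) and the parenthetical claim in (c).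

\subsection*{The idea of (a)$\Rightarrow$(b)}
Take $X=\ell_4$ with its usual norm, a finitely supported $x_0\ne0$, and $i$ outside the support of $x_0$. Then
\[
\|x_0+te_i\|^2=\big(\|x_0\|^4+t^4\big)^{1/2}=\|x_0\|^2+\frac{t^4}{2\|x_0\|^2}+O(t^8).
\]
In the direction of a far block the Taylor terms of order $1,2,3$ vanish, and the term of order $4$ is a positive multiple of the convex quartic $t^4$ on that block. For an arbitrary $m$ times differentiable norm $F$, Lemma~\ref{lem:fade} makes the terms of order below $m$ vanish in the limit. The term of order $m$ is then the leading term of a convex function, so it is convex, and it is bounded above.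

The difficulty is the lower bound, which fails at some points. On $\ell_4$ let $F(x)=\big(x_1^8+(\sum_{i\ge2}x_i^4)^2\big)^{1/8}$. This is an equivalent norm, and it is $C^\infty$ off $0$ because $F^8$ is a polynomial. But $F(e_1+te_i)^2=(1+t^8)^{1/4}=1+O(t^8)$ for $i\ge2$, so at $x_0=e_1$ the term of order $4$ is zero on all far blocks. We need a point $x_0\ne0$ at which $F^2$ grows at least like $\varepsilon\|\cdot\|^m$, up to a linear term. A local minimum of $F^2-\varepsilon\|\cdot\|^m-\ell$ with $\ell\in X^*$ is such a point. Weak compactness does not produce it, since $-\|\cdot\|^m$ is not weakly lower semicontinuous (on $\ell_m$, consider $e_i\to0$ weakly). Instead we use the freedom in $\ell$.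

\begin{theorem}[Stegall \cite{Stegall}]\label{thm:stegall}
Let $D\subset X$ be a nonempty bounded closed convex set with the Radon--Nikod\'ym property, and let $\psi:D\to\mathbb R$ be lower semicontinuous and bounded below. Then $\psi+g$ attains its minimum on $D$ for a dense set of $g\in X^*$.
\end{theorem}

Of the Radon--Nikod\'ym property we need only the standard fact that every bounded closed convex subset of a reflexive space has it.

\subsection*{Proof of (a)$\Rightarrow$(b)}
Let $F$ be the norm in (a), choose $a>0$ with $a\|x\|\le F(x)$ for all $x$, and put $\Phi=F^2$ and $\varepsilon=(a/2)^m$. The function $\Phi$ is convex and $m$ times differentiable off $0$.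

\emph{Step 1: the point $x_0$.} The minimizer must avoid $0$, where $F$ is not differentiable, and the boundary of the domain, where minimality gives no two-sided information. This is why we use $F^2$: along a ray where a functional norms $F$, the function $F^2$ minus that functional looks like $t^2-t$, which is negative at $t=\frac12$, zero at $t=0$ and positive at $t=2$. Pick $v_0$ with $F(v_0)=1$ and, by the Hahn--Banach theorem, $f_0\in X^*$ with $|f_0|\le F$ and $f_0(v_0)=1$. On $D=\{F\le2\}$ let
\[
\psi(x)=\Phi(x)-f_0(x)-\varepsilon\|x\|^m ,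
\]
a continuous bounded function. On $D$ we have $\|x\|\le2/a$, so $\varepsilon\|x\|^m\le1$. Hence $\psi\ge4-2-1=1$ where $F=2$, while $\psi(0)=0$ and $\psi(v_0/2)\le\frac14-\frac12=-\frac14$. As $X$ is reflexive, Theorem~\ref{thm:stegall} gives $g\in X^*$ with $|g|\le\frac1{16}F$ such that $\psi+g$ attains its minimum on $D$ at some $x_0$. The minimum is at most $-\frac14+\frac1{32}<0$; the value at $0$ is $0$; the values where $F=2$ are at least $1-\frac18>0$. So $x_0\ne0$ and $F(x_0)<2$. With $\ell=f_0-g$, minimality gives $\rho>0$ such that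
\begin{equation}\label{eq:growth}
\Phi(x_0+h)-\Phi(x_0)\ge\ell(h)+\varepsilon\big(\|x_0+h\|^m-\|x_0\|^m\big)\qquad(\|h\|\le\rho).
\end{equation}
By \eqref{eq:taylor}, $\Phi(x_0+h)=\Phi(x_0)+\sum_{k=1}^mP_k(h)+\theta(h)$ with continuous $k$-homogeneous polynomials $P_k$ and $\theta(h)=o(\|h\|^m)$. After shrinking $\rho$, the function $\omega(t)=\sup\{|\theta(h)|/\|h\|^m:0<\|h\|\le t\}$ is finite on $(0,\rho]$, and $\omega(t)\to0$ as $t\to0$. Thus $|\theta(h)|\le\omega(t)t^m$ when $\|h\|\le t\le\rho$.

\emph{Step 2: the polynomial on a block.} Fix a space $Z$ of the list. By hypothesis the set $J$ of indices $i$ with $Z_i$ isometric to $Z$ is infinite; identify these $Z_i$ with $Z$. For $u\in Z$ and $i\in J$ let $u^{(i)}\in X$ be the copy of $u$ in the $i$-th block, and put $P_k^i(u)=P_k(u^{(i)})$. By Lemma~\ref{lem:fade}, $P_k^i(u)\to0$ for $k<m$ and $\ell(u^{(i)})\to0$ as $i\to\infty$ in $J$. The $P_m^i$ lie in the ball of radius $\|P_m\|$ of the finite-dimensional space of $m$-homogeneous polynomials on $Z$. So along an infinite subset of $J$ they converge uniformly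 on $B_Z$ to an $m$-homogeneous polynomial $R$ with $R\le\|P_m\|\,\|\cdot\|^m$. Limits in $i$ are now taken along this subset.

\emph{Step 3: the lower bound.} Let $\delta_i=\|(x_0)_i\|$, so $\delta_i\to0$. For $u\in B_Z$ and $0<t\le\rho$, adding $tu^{(i)}$ changes only the $i$-th block of $x_0$, so
\[
\|x_0+tu^{(i)}\|^m-\|x_0\|^m=\|(x_0)_i+tu\|^m-\delta_i^m\ge\big((t\|u\|-\delta_i)_+\big)^m-\delta_i^m ,
\]
where $s_+=\max(s,0)$. With $h=tu^{(i)}$, inequality \eqref{eq:growth} becomes
\[
\sum_{k=1}^mt^kP_k^i(u)+\omega(t)t^m\ge t\,\ell(u^{(i)})+\varepsilon\Big[\big((t\|u\|-\delta_i)_+\big)^m-\delta_i^m\Big].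
\]
The order of limits matters: for fixed $i$ the low-order terms dominate as $t\to0$. So first let $i\to\infty$ with $t$ fixed, which gives $t^mR(u)+\omega(t)t^m\ge\varepsilon t^m\|u\|^m$. Then divide by $t^m$ and let $t\to0$. We get $R(u)\ge\varepsilon\|u\|^m$ on $B_Z$, and on $Z$ by homogeneity.

\emph{Step 4: convexity.} Let $u,v\in B_Z$, $w=\frac{u+v}2$ and $0<t\le\rho$. Convexity of $\Phi$ gives $\Phi(x_0+tu^{(i)})+\Phi(x_0+tv^{(i)})-2\Phi(x_0+tw^{(i)})\ge0$. The three remainders contribute at most $4\omega(t)t^m$, so
\[
\sum_{k=1}^mt^k\big(P_k^i(u)+P_k^i(v)-2P_k^i(w)\big)\ge-4\omega(t)t^m .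
\]
Let $i\to\infty$, divide by $t^m$ and let $t\to0$: $R(u)+R(v)\ge2R(w)$. By homogeneity this holds for all $u,v\in Z$, and a continuous midpoint convex function is convex.

So $R/\varepsilon$ is convex and $\|\cdot\|^m\le R/\varepsilon\le K\|\cdot\|^m$ on $Z$ with $K=\|P_m\|/\varepsilon$. Both $\varepsilon$ and $P_m$ were fixed before $Z$, so $K$ does not depend on $Z$. This proves (b), and Theorem~\ref{thm:dichotomy}. \qed

\begin{remark}
The repetition of the blocks is used only in Step 2, where it allows $i\to\infty$ on a fixed space $Z$. The parity of $m$ is not used in Steps 1--4. For odd $m\ge3$ they would produce an odd polynomial $R\ge\varepsilon\|\cdot\|^m$ on some $Z\ne\{0\}$, which is absurd; so for odd $m\ge3$ and $X\ne\{0\}$ condition (a) never holds.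
\end{remark}

\section{Quartics that are quadratic forms in the squares}\label{sec:quartic}

To prove Proposition~\ref{prop:finite} we must say something about all convex quartics on a space. Symmetry makes this possible: if the data are invariant under sign changes of the coordinates, averaging reduces to quartics that are quadratic forms in the squares of the coordinates, and for these convexity forces a sign condition on the coefficients.

Let $\Omega$ be a finite set. Order, absolute values and squares in $\mathbb R^\Omega$ are pointwise, and $(e_x)_{x\in\Omega}$ is the standard basis. Let $Q$ be a positive definite quadratic form on $\mathbb R^\Omega$, and let $q(\lambda)=Q(\lambda^2)$, a $4$-homogeneous polynomial. Call $Q$ \emph{$C$-monotone} if $Q(\mu)\le C\,Q(\nu)$ whenever $0\le\mu\le\nu$. This is what it takes for $q$ to be equivalent to the fourth power of a norm. Indeed, suppose $q\le\|\cdot\|^4\le Cq$ for some norm. If $|\lambda|\le|\lambda'|$, then $\lambda$ is a convex combination of the sign changes $\sigma\lambda'=(\sigma_x\lambda'_x)_x$, $\sigma\in\{\pm1\}^\Omega$,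 so $q(\lambda)\le\max_\sigma\|\sigma\lambda'\|^4\le Cq(\lambda')$. The converse is the direction we use.

\begin{lemma}\label{lem:norm}
If $Q$ is $C$-monotone, there is a norm on $\mathbb R^\Omega$ with $q\le\|\cdot\|^4\le Cq$.
\end{lemma}

\begin{proof}
First make $Q^{1/2}$ monotone: for $u\in\mathbb R^\Omega$ let $\|u\|_Y=\sup\{Q(\mu)^{1/2}:0\le\mu\le|u|\}$. This function is absolutely homogeneous, it is nondecreasing in $|u|$, and
\begin{equation}\label{eq:Y}
Q(|u|)\le\|u\|_Y^2\le C\,Q(|u|).
\end{equation}
It satisfies the triangle inequality. If $0\le\mu\le|u+v|$, put $\mu_1=\min(\mu,|u|)$ and $\mu_2=\mu-\mu_1$. Then $0\le\mu_1\le|u|$ and $0\le\mu_2\le|v|$, and $Q(\mu)^{1/2}\le Q(\mu_1)^{1/2}+Q(\mu_2)^{1/2}\le\|u\|_Y+\|v\|_Y$ because $Q^{1/2}$ is a norm.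

Now let $\|\lambda\|=\|\lambda^2\|_Y^{1/2}$. It is absolutely homogeneous, and \eqref{eq:Y} with $u=\lambda^2$ gives $q(\lambda)\le\|\lambda\|^4\le Cq(\lambda)$; in particular $\|\lambda\|>0$ for $\lambda\ne0$. For $s>0$ we have $(\lambda+\lambda')^2\le(1+s)\lambda^2+(1+\frac1s)\lambda'^2$ pointwise, so monotonicity and the triangle inequality for $\|\cdot\|_Y$ give
\[
\|\lambda+\lambda'\|^2\le(1+s)\|\lambda\|^2+\big(1+\tfrac1s\big)\|\lambda'\|^2 .
\]
For $\lambda,\lambda'\ne0$ and $s=\|\lambda'\|/\|\lambda\|$ the right side is $(\|\lambda\|+\|\lambda'\|)^2$.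
\end{proof}

We say that $B(\mu)=\sum_{x,y}b_{xy}\mu_x\mu_y$, $b_{xy}=b_{yx}$, has \emph{nonnegative coefficients} if all $b_{xy}\ge0$.

\begin{lemma}\label{lem:convex}
If $R$ is a convex $4$-homogeneous polynomial on $\mathbb R^\Omega$ with $q\le R\le Cq$, there is a quadratic form $B$ with nonnegative coefficients such that
\begin{equation}\label{eq:QB}
Q(\mu)\le B(\mu)\le C\,Q(\mu)\qquad(\mu\ge0).
\end{equation}
\end{lemma}

\begin{proof}
Let $R'(\lambda)$ be the average of $R(\sigma\lambda)$ over $\sigma\in\{\pm1\}^\Omega$. It is convex, and $q\le R'\le Cq$ since $q(\sigma\lambda)=q(\lambda)$. Averaging kills each monomial in which some variable has an odd exponent, so $R'(\lambda)=\sum_{x,y}b_{xy}\lambda_x^2\lambda_y^2=B(\lambda^2)$ with $b_{xy}=b_{yx}$. Every $\mu\ge0$ is a square, which gives \eqref{eq:QB}. We have $b_{xx}=R'(e_x)\ge q(e_x)>0$. For $x\ne y$ the function $s\mapsto R'(e_y+se_x)=b_{yy}+2b_{xy}s^2+b_{xx}s^4$ is convex, so its second derivative at $0$, which is $4b_{xy}$, is nonnegative.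
\end{proof}

A form with nonnegative coefficients is nondecreasing on the positive cone, so \eqref{eq:QB} implies that $Q$ is $C$-monotone. Proposition~\ref{prop:finite} will follow from forms $Q$ for which the reverse implication fails badly: $Q$ is $19$-monotone, but \eqref{eq:QB} needs a large $C$.

\begin{example}\label{ex:two}
Let $\Omega=\{1,2\}$, $0<c<1$ and $Q(\mu)=(\mu_1-\mu_2)^2+c(\mu_1+\mu_2)^2$. The quartic $q(\lambda)=(1+c)(\lambda_1^4+\lambda_2^4)-2(1-c)\lambda_1^2\lambda_2^2$ is not convex, because its mixed coefficient is negative. The form $B(\mu)=(1+c)(\mu_1+\mu_2)^2$ satisfies \eqref{eq:QB} with $C=(1+c)/c$, which is large for small $c$. But then monotonicity is equally bad: $\mu=(1,0)$ and $\nu=(1,1)$ give $Q(\mu)/Q(\nu)=(1+c)/(4c)$. One variance term plus a multiple of the squared mean gives no gap. The gap appears when many independent variance terms share one squared mean.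
\end{example}

\section{A quadratic form on the grid}\label{sec:grid}

Let $\Omega=\{1,\dots,n\}^r$ carry the uniform probability, with expectation $\mathbb E$; the coordinates $x_1,\dots,x_r$ are independent. The \emph{slices} are the sets $S_{d,a}=\{x\in\Omega:x_d=a\}$. For $\mu\in\mathbb R^\Omega$ let $\mathbb E_d\mu=\mathbb E(\mu\mid x_d)$, the function whose value at $x$ is the average of $\mu$ over $S_{d,x_d}$. Recall that $\mathbb E_d$ preserves order and that $\mathbb E[\mu g]=\mathbb E[(\mathbb E_d\mu)g]$ for every function $g$ of $x_d$. The sum of the variances of the marginals is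
\[
W(\mu)=\sum_{d=1}^r\mathbb E\big(\mathbb E_d\mu-\mathbb E\mu\big)^2 .
\]

\subsection*{An inequality for forms with nonnegative coefficients}
If $B$ has nonnegative coefficients, $B(\mathbf 1_A)=\sum_{x,y\in A}b_{xy}$ is the total weight of the pairs inside $A$. Take $r=2$, so that the slices are the rows and columns of a square. A pair of distinct points lies in at most one slice, and a pair $(x,x)$ lies in two. Hence
\[
\sum_{\text{rows}}B(\mathbf 1_{\text{row}})+\sum_{\text{columns}}B(\mathbf 1_{\text{column}})\le B(\mathbf 1)+\sum_{x\in\Omega}B(\mathbf 1_{\{x\}}).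
\]
The form $W$ violates this by the factor $n$. Each of the $2n$ slices has $W=\frac1n(1-\frac1n)$, so the left side is $2(1-\frac1n)$. On the right, $W(\mathbf 1)=0$ and each of the $n^2$ points has $W=2n^{-3}(1-\frac1n)$, for a total of $\frac2n(1-\frac1n)$. Here is the inequality for general $r$.

\begin{lemma}\label{lem:test}
If $B$ has nonnegative coefficients, then
\[
\sum_{d,a}B(\mathbf 1_{S_{d,a}})\le B(\mathbf 1)+\sum_{d<d'}\sum_{a,a'}B(\mathbf 1_{S_{d,a}\cap S_{d',a'}}).
\]
\end{lemma}

\begin{proof}
Let $j=j(x,y)$ be the number of $d$ with $x_d=y_d$. The points $x,y$ lie together in exactly $j$ slices and in exactly $\binom j2$ of the sets $S_{d,a}\cap S_{d',a'}$, $d<d'$. So the coefficient of $b_{xy}$ is $j$ on the left and $1+\binom j2$ on the right, and $1+\binom j2-j=\frac12(j-1)(j-2)\ge0$ for every integer $j$.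
\end{proof}

\subsection*{Repairing monotonicity}
The form $W$ is not $C$-monotone for any $C$, and two kinds of failure must be repaired. Let $n$ be even and $A\subset\{1,\dots,n\}$ with $|A|=n/2$. First, $\nu=\mathbf 1$ has $W(\nu)=0$, while $\mu=\mathbf 1_{\{x_1\in A\}}\le\nu$ has $W(\mu)=\frac14$. A term $\Lambda(\mathbb E\mu)^2$ with $\Lambda\ge1$ pays for this. Second, let $\nu$ be the indicator of the diagonal $\{x_1=\dots=x_r\}$ and $\mu$ the indicator of its part with $x_1\in A$. Then $\mathbb E_d\nu=n^{1-r}$ and $\mathbb E_d\mu=n^{1-r}\mathbf 1_{\{x_d\in A\}}$ for every $d$, so $W(\nu)+\Lambda(\mathbb E\nu)^2=\Lambda n^{2-2r}$ and $W(\mu)=\frac r4n^{2-2r}$. So $W(\mu)+\Lambda(\mathbb E\mu)^2$ is not $C$-monotone for $C<r/(4\Lambda)$. This $\nu$ is concentrated on a tiny set, and a small multiple $\kappa\,\mathbb E\nu^2=\kappa n^{1-r}$ of the second moment pays for it.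

The repairs must not destroy the violation of Lemma~\ref{lem:test}, whose left side is about $r$ for $W$. On the right side the new terms add $\kappa+\Lambda$ at $\mathbf 1$, and the intersections will contribute about $r^2(\kappa+1/n)$. This dictates $\kappa=r^{-2}$ and $n=r^2$; the proof of monotonicity then works with $\Lambda=\log(1/\kappa)$. From now on fix $r\ge4$ and
\[
n=r^2\ge16,\qquad\kappa=r^{-2}\le\tfrac1{16},\qquad\Lambda=\log(1/\kappa)=2\log r\ge1,
\]
\[
Q(\mu)=\kappa\,\mathbb E\mu^2+\Lambda(\mathbb E\mu)^2+W(\mu).
\]
The form $Q$ is positive definite because of its first term.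

\begin{lemma}\label{lem:far}
If $B$ has nonnegative coefficients and $Q\le B\le CQ$ on the positive cone, then $C\ge\dfrac{15\,r}{16\,(3+2\log r)}$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:test},
\begin{equation}\label{eq:test}
\sum_{d,a}Q(\mathbf 1_{S_{d,a}})\le C\Big[Q(\mathbf 1)+\sum_{d<d'}\sum_{a,a'}Q(\mathbf 1_{S_{d,a}\cap S_{d',a'}})\Big].
\end{equation}
\emph{Slices.} The $d$-th term of $W$ gives $Q(\mathbf 1_{S_{d,a}})\ge\mathbb E(\mathbf 1_{S_{d,a}}-\frac1n)^2=\frac1n(1-\frac1n)$. There are $rn$ slices, so the left side of \eqref{eq:test} is at least $r(1-\frac1n)\ge\frac{15}{16}r$.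

\emph{The whole grid.} $Q(\mathbf 1)=\kappa+\Lambda\le1+2\log r$.

\emph{Intersections.} Let $\mu=\mathbf 1_{S_{d,a}\cap S_{d',a'}}$. Then $\mathbb E\mu=\mathbb E\mu^2=n^{-2}$. By independence, $\mathbb E_d\mu=\frac1n\mathbf 1_{S_{d,a}}$, $\mathbb E_{d'}\mu=\frac1n\mathbf 1_{S_{d',a'}}$, and $\mathbb E_{d''}\mu=\mathbb E\mu$ for the other $d''$. A variance is at most the second moment, here $n^{-3}$, so $Q(\mu)\le\kappa n^{-2}+\Lambda n^{-4}+2n^{-3}$. There are $\binom r2n^2$ such sets, and their total is at most
\[
\frac{r^2}2\Big(\kappa+\frac\Lambda{n^2}+\frac2n\Big)=\frac12\Big(1+\frac{2\log r}{r^2}+2\Big)\le2 .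
\]
So \eqref{eq:test} gives $\frac{15}{16}r\le C(3+2\log r)$.
\end{proof}

\begin{lemma}\label{lem:monotone}
The form $Q$ is $19$-monotone: if $0\le\mu\le\nu$, then $Q(\mu)\le19\,Q(\nu)$.
\end{lemma}

Only $W(\mu)$ needs work. The naive bound charges $(\mathbb E\nu)^2$ once for each of the $r$ directions; we may charge it only about $\Lambda$ times. On slices where the average of $\nu$ exceeds twice its mean, $W(\nu)$ pays. On the other slices the deviations of $\mu$ are bounded, so their sum $G$ over the $r$ directions is a sum of bounded independent variables, and the quantity $V$ to be estimated is the correlation $\mathbb E[\mu G]$. Where $G\le\tau$ the correlation is at most $\tau\,\mathbb E\mu$. The region $G>\tau$ is exponentially rare, and $\mu$ can exploit it only by having a large second moment. For $\tau=3\sqrt{\Lambda V}$ the tail carries the factor $e^{-2\Lambda}=\kappa^2$, small enough for the term $\kappa\,\mathbb E\mu^2$ to pay.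

\begin{proof}
Let $M=\mathbb E\nu$. If $M=0$ then $\mu=\nu=0$, so let $M>0$. We have $0\le\mathbb E\mu\le M$ and $0\le\mathbb E_d\mu\le\mathbb E_d\nu$, and therefore
\begin{equation}\label{eq:max}
|\mathbb E_d\mu-\mathbb E\mu|\le\max(\mathbb E_d\mu,\mathbb E\mu)\le\max(\mathbb E_d\nu,M).
\end{equation}

\emph{Heavy slices.} Where $\mathbb E_d\nu>2M$, \eqref{eq:max} gives $|\mathbb E_d\mu-\mathbb E\mu|\le\mathbb E_d\nu\le2(\mathbb E_d\nu-M)$. Hence
\[
\sum_d\mathbb E\big[(\mathbb E_d\mu-\mathbb E\mu)^2\mathbf 1_{\{\mathbb E_d\nu>2M\}}\big]\le4W(\nu).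
\]

\emph{Light slices.} Let $g_d=(\mathbb E_d\mu-\mathbb E\mu)\mathbf 1_{\{\mathbb E_d\nu\le2M\}}$, a function of $x_d$ with $|g_d|\le2M$ by \eqref{eq:max}, and let $V=\sum_d\mathbb Eg_d^2$. Thus $W(\mu)\le4W(\nu)+V$. We claim that
\begin{equation}\label{eq:light}
V\le18\Lambda M^2+\kappa\,\mathbb E\mu^2 .
\end{equation}
This holds if $V\le16\Lambda M^2$, so assume $V>16\Lambda M^2$. Put $G_d=g_d-\mathbb Eg_d$ and $G=\sum_dG_d$. The $G_d$ are independent with mean zero, $|G_d|\le4M$ and $\mathbb EG_d^2\le\mathbb Eg_d^2$. Since $G_d$ and $\mathbb E_d\mu-\mathbb E\mu$ both have mean zero,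
\[
\mathbb E[\mu G_d]=\mathbb E[(\mathbb E_d\mu)G_d]=\mathbb E[(\mathbb E_d\mu-\mathbb E\mu)G_d]=\mathbb E[(\mathbb E_d\mu-\mathbb E\mu)g_d]=\mathbb Eg_d^2 ,
\]
so $V=\mathbb E[\mu G]$.

Let $t=\sqrt{\Lambda/V}$. The assumption on $V$ says $t<\frac1{4M}$, so $|tG_d|\le1$. For $|s|\le1$ we have $e^s-1-s\le s^2\sum_{k\ge2}\frac1{k!}\le s^2$. By independence,
\[
\mathbb Ee^{tG}=\prod_d\mathbb Ee^{tG_d}\le\prod_d\big(1+t^2\mathbb EG_d^2\big)\le e^{t^2V}=e^\Lambda .
\]
Let $\tau=3\sqrt{\Lambda V}$, so $t\tau=3\Lambda$. The inequality $s_+^2\le2e^s$ with $s=t(G-\tau)$ gives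
\[
\mathbb E(G-\tau)_+^2\le2t^{-2}\,\mathbb Ee^{t(G-\tau)}\le\frac{2V}\Lambda e^{-2\Lambda}=\frac{2V\kappa^2}\Lambda .
\]
Since $\mu\ge0$ and $G\le\tau+(G-\tau)_+$, we have $V\le\tau\,\mathbb E\mu+\mathbb E[\mu(G-\tau)_+]$. By $2\alpha\beta\le\alpha^2+\beta^2$, and then $\kappa\le\frac1{16}$ and $\Lambda\ge1$,
\[
\tau\,\mathbb E\mu\le3\sqrt{\Lambda V}\,M\le\frac V4+9\Lambda M^2,
\]
\[
\mathbb E[\mu(G-\tau)_+]\le\frac\kappa2\mathbb E\mu^2+\frac1{2\kappa}\cdot\frac{2V\kappa^2}\Lambda\le\frac\kappa2\mathbb E\mu^2+\frac V{16}.
\]
Adding, $\frac{11}{16}V\le9\Lambda M^2+\frac\kappa2\mathbb E\mu^2$, and \eqref{eq:light} follows since $\frac{16}{11}\le2$.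

\emph{Conclusion.} Using $\mathbb E\mu^2\le\mathbb E\nu^2$ and $\mathbb E\mu\le M$,
\[
Q(\mu)\le\kappa\,\mathbb E\nu^2+\Lambda M^2+4W(\nu)+18\Lambda M^2+\kappa\,\mathbb E\nu^2\le19\,Q(\nu).\qedhere
\]
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:finite}]
Let $q_r(\lambda)=Q(\lambda^2)$, and let $X_r$ be $\mathbb R^\Omega$ with the norm given by Lemmas~\ref{lem:norm} and~\ref{lem:monotone}, so that $q_r\le\|\cdot\|^4\le19\,q_r$. If $R$ is a convex $4$-homogeneous polynomial with $\|\cdot\|^4\le R\le K\|\cdot\|^4$, then $q_r\le R\le19K\,q_r$. Lemmas~\ref{lem:convex} and~\ref{lem:far} with $C=19K$ give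
\[
K\ge\frac{15\,r}{304\,(3+2\log r)}\ge\frac r{21\,(3+2\log r)},
\]
because $15\cdot21=315\ge304$.
\end{proof}

\begin{remark}
For these spaces $X_r$ the order $r/\log r$ is the true one. Let $Q^+(\mu)=\kappa\,\mathbb E\mu^2+\sum_d\mathbb E(\mathbb E_d\mu)^2=\kappa\,\mathbb E\mu^2+r(\mathbb E\mu)^2+W(\mu)$. Since $\Lambda\le r$, we have $Q\le Q^+\le\frac r\Lambda Q$. The quartic $Q^+(\lambda^2)$ is a positive combination of the functions $\lambda_x^4$ and $(\sum_{x\in S_{d,a}}\lambda_x^2)^2$, which are squares of nonnegative convex functions, so it is convex. Thus $R(\lambda)=19\,Q^+(\lambda^2)$ is a convex quartic with $\|\cdot\|^4\le R\le\frac{19\,r}{2\log r}\|\cdot\|^4$ on $X_r$.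
\end{remark}

\begin{thebibliography}{9}

\bibitem{Stegall}
C. Stegall, \emph{Optimization of functions on certain subsets of Banach spaces}, Math. Ann. 236 (1978).

\end{thebibliography}
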